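\title{Two unconditional bases of one space whose sums are far apart}

\begin{abstract}
For every $K>1$ we construct $n$-dimensional Banach spaces with two normalized
$K$-unconditional bases $(x_i)$ and $(y_i)$ such that
$\|\sum x_i\|/\|\sum y_i\|\to0$ as $n\to\infty$. Along a sequence of dimensions
both bases are symmetric and the ratio is at most a constant divided by the
distance of the space to Euclidean space; this order is optimal. For $K=1$ and
real scalars the ratio always lies in $[\frac12,2]$. The construction uses a
signed adjacency matrix of the hypercube and a bound for the number of edges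
spanned by a set of its vertices.
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $X$ be an $n$-dimensional Banach space over $\mathbb K=\mathbb R$ or
$\mathbb C$. A basis $(x_i)_{i=1}^n$ of $X$ is \emph{normalized} if $\|x_i\|=1$
for all $i$. It is \emph{$K$-unconditional} if
\[
\Big\|\sum_{i}\epsilon_ia_ix_i\Big\|\le K\Big\|\sum_{i}a_ix_i\Big\|
\]
for all scalars $a_i$ and all signs $\epsilon_i=\pm1$, that is, if every change
of signs of the coordinates is an operator of norm at most $K$. It is
\emph{$K$-symmetric} if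
$\|\sum\epsilon_ia_ix_{\pi(i)}\|\le K\|\sum a_ix_i\|$ for all scalars $a_i$, all
unimodular scalars $\epsilon_i$ and all permutations $\pi$. A $K$-symmetric
basis is $K$-unconditional.

The simplest number attached to a normalized unconditional basis is the norm of
its sum. For the unit vector basis of $\ell_p^n$ it equals $n^{1/p}$. In general
it is at most $n$, and the identity
$x_1=\frac12\big[\sum_ix_i+(x_1-\sum_{i\ge2}x_i)\big]$ gives
\begin{equation}\label{eq:trivial}
1\le\frac{1+K}{2}\,\Big\|\sum_ix_i\Big\|.
\end{equation}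
Within this wide range, is the number determined by the space, up to a factor
depending on $K$? In a Hilbert space it is. Let $\mathbb E$ denote the average
over all choices of signs $\epsilon_i=\pm1$. Expanding the square gives
$\mathbb E\|\sum\epsilon_ix_i\|^2=n$, and each $\|\sum\epsilon_ix_i\|$ is within
a factor $K$ of $\|\sum x_i\|$, so $\sqrt n/K\le\|\sum x_i\|\le K\sqrt n$ for
every normalized $K$-unconditional basis.

The Hilbert space identity splits into two inequalities. The \emph{type $2$
constant} $T_2(X)$ and the \emph{cotype $2$ constant} $C_2(X)$ are the smallest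
numbers such that, for all finite families $(z_i)$ in $X$,
\[
\frac1{C_2(X)}\Big(\sum\|z_i\|^2\Big)^{1/2}
\le\Big(\mathbb E\Big\|\sum\epsilon_iz_i\Big\|^2\Big)^{1/2}
\le T_2(X)\Big(\sum\|z_i\|^2\Big)^{1/2}.
\]
It is known that for two normalized $K$-unconditional bases $(x_i)$, $(y_i)$ of
$X$ the ratio $\|\sum x_i\|/\|\sum y_i\|$ is bounded above, and bounded away
from zero, by constants depending only on $K$ and $T_2(X)$. We do not use this
result, but it leads to the question that we answer.

\begin{quote}
\emph{Are there a constant $K$ and spaces $X_n$ with $\dim X_n=n$, each with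
two normalized $K$-unconditional bases $(x_i^{(n)})_{i=1}^n$ and
$(y_i^{(n)})_{i=1}^n$, such that}
\[
\lim_{n\to\infty}\Big\|\sum_{i=1}^nx_i^{(n)}\Big\|\Big/
\Big\|\sum_{i=1}^ny_i^{(n)}\Big\|=0\ ?
\]
\end{quote}

The evidence suggests the answer no: a bound on the type $2$ constant rules
such a sequence out, so does a bound on the cotype $2$ constant
(Theorem~\ref{thm:cotype}), and for $K=1$ nothing need be assumed about a real
space (Theorem~\ref{thm:one}). Nevertheless the answer is yes, for every $K>1$.
Recall that the \emph{Banach--Mazur distance} $d(X,Y)$ is the infimum of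
$\|T\|\,\|T^{-1}\|$ over all isomorphisms $T\colon X\to Y$. The symbol $\log$
denotes the natural logarithm.

\begin{theorem}\label{thm:main}
Let the scalars be real or complex and let $K>1$.
\begin{itemize}
\item[(a)] For every integer $L\ge1$ and all sufficiently large $M$ (depending
on $L$ and $K$) there is a space $X$ of dimension $N=2^{M-1}$ with a normalized
$1$-symmetric basis $(y_j)$ and a normalized $K$-symmetric basis $(x_i)$ such
that
\[
\Big\|\sum x_i\Big\|\Big/\Big\|\sum y_j\Big\|\le\sqrt2\,K^{(3-L)/2},
\qquad d(X,\ell_2^N)\le K^{L/2}.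
\]
In particular the ratio is at most $\sqrt2\,K^{3/2}/d(X,\ell_2^N)$.
\item[(b)] There are spaces $X_n$ with $\dim X_n=n$, for all $n$, with a
normalized $1$-unconditional basis $(y_i^{(n)})$ and a normalized
$K$-unconditional basis $(x_i^{(n)})$ such that
$\lim_n\|\sum x_i^{(n)}\|/\|\sum y_i^{(n)}\|=0$. One can achieve a ratio at most
$\exp(-c_K\log\log n/\log\log\log n)$ for large $n$, where $c_K>0$ depends only
on $K$.
\end{itemize}
\end{theorem}

\begin{theorem}\label{thm:cotype}
If $(x_i)$ and $(y_j)$ are normalized $K$-unconditional bases of a real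
$n$-dimensional space $X$, then
\[
\Big\|\sum x_i\Big\|\Big/\Big\|\sum y_j\Big\|
\ge\frac1{\sqrt2\,K^4C_2(X)}\ge\frac1{\sqrt2\,K^4\,d(X,\ell_2^n)}.
\]
\end{theorem}

\begin{theorem}\label{thm:one}
If $(x_i)$ and $(y_j)$ are normalized $1$-unconditional bases of a real
$n$-dimensional space, then $\frac12\le\|\sum x_i\|/\|\sum y_j\|\le2$. Both
constants are attained for every $n\ge2$.
\end{theorem}

Theorem~\ref{thm:one} shows that $K>1$ is needed in Theorem~\ref{thm:main} for
real scalars. Theorem~\ref{thm:cotype} shows that for fixed $K>1$ the order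
$1/d(X,\ell_2^N)$ in part (a) is optimal: for the real spaces of part (a),
comparing the two bounds for the ratio gives
$d(X,\ell_2^N)\ge\frac12K^{(L-11)/2}$, which tends to infinity with $L$, while
the product of the ratio and $d(X,\ell_2^N)$ stays between $(\sqrt2K^4)^{-1}$
and $\sqrt2K^{3/2}$.

We prove the lower bounds first (Section~\ref{sec:lower}), because their proofs
show what an example has to look like. Section~\ref{sec:reduction} reduces
Theorem~\ref{thm:main}(a) to finding an orthogonal matrix with one
non-concentration property, Sections~\ref{sec:cube} and~\ref{sec:scales}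
produce the matrix from the hypercube, and Section~\ref{sec:end} chooses the
parameters.

\section{Three standard facts}\label{sec:tools}

\begin{lemma}[Domination]\label{lem:dom}
Let $(y_j)$ be a $K$-unconditional basis of a real space, or a $K$-symmetric
basis of a real or complex space. If $|\alpha_j|\le|\beta_j|$ for all $j$, then
$\|\sum\alpha_jy_j\|\le K\|\sum\beta_jy_j\|$.
\end{lemma}

\begin{proof}
Write $\alpha_j=\theta_j\beta_j$ with $|\theta_j|\le1$. Each $\theta_j$ is a
convex combination of two unimodular scalars, so, treating one coordinate after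
another, $(\theta_j)$ is a convex combination of vectors $(\epsilon_j)$ with
unimodular entries. Apply the triangle inequality to the corresponding
combination of the vectors $\sum\epsilon_j\beta_jy_j$.
\end{proof}

The second fact is Khintchine's inequality with Szarek's constant
\cite{Szarek}: for real numbers $t_i$,
\begin{equation}\label{eq:khin}
\mathbb E\Big|\sum\epsilon_it_i\Big|\ge2^{-1/2}\Big(\sum t_i^2\Big)^{1/2}.
\end{equation}
The third is the inequality $C_2(X)\le d(X,\ell_2^n)$. If
$T\colon X\to\ell_2^n$ is an isomorphism, then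
\[
\sum\|z_i\|^2\le\|T^{-1}\|^2\sum\|Tz_i\|_2^2
=\|T^{-1}\|^2\,\mathbb E\Big\|T\sum\epsilon_iz_i\Big\|_2^2
\le\|T^{-1}\|^2\|T\|^2\,\mathbb E\Big\|\sum\epsilon_iz_i\Big\|^2 .
\]

\section{Lower bounds for the ratio}\label{sec:lower}

In this section the scalars are real. Both lower bounds come from one
inequality: the ratio can be small only if some column of the matrix that
expresses one basis in the other has small Euclidean length.

\begin{lemma}\label{lem:column}
Let $(x_i)$ and $(y_j)$ be $K$-unconditional bases of a real space, let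
$x_i=\sum_ja_{ij}y_j$ and $c_j=(\sum_ia_{ij}^2)^{1/2}$. Then
\[
\Big\|\sum_ix_i\Big\|\ge\frac{\min_jc_j}{\sqrt2\,K^3}\,\Big\|\sum_jy_j\Big\|.
\]
\end{lemma}

\begin{proof}
For signs $\epsilon_i$ put $t_j(\epsilon)=\sum_i\epsilon_ia_{ij}$, so that
$\sum_i\epsilon_ix_i=\sum_jt_j(\epsilon)y_j$. Unconditionality of $(x_i)$, then
of $(y_j)$, then the triangle inequality for averages give
\[
\Big\|\sum_ix_i\Big\|\ge\frac1K\,\mathbb E\Big\|\sum_jt_j(\epsilon)y_j\Big\|
\ge\frac1{K^2}\,\mathbb E\Big\|\sum_j|t_j(\epsilon)|\,y_j\Big\|
\ge\frac1{K^2}\Big\|\sum_j\mathbb E|t_j(\epsilon)|\;y_j\Big\|.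
\]
By \eqref{eq:khin}, $\mathbb E|t_j(\epsilon)|\ge2^{-1/2}\min_lc_l$ for every
$j$, and Lemma~\ref{lem:dom} finishes the proof at the cost of a third factor
$K$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:cotype}]
We bound $c_j$ from below through the inverse matrix. Write
$y_j=\sum_ib_{ji}x_i$. Substituting $x_i=\sum_la_{il}y_l$ and comparing the
coefficients of $y_j$ gives $\sum_ib_{ji}a_{ij}=1$, so
$c_j(\sum_ib_{ji}^2)^{1/2}\ge1$ by the Cauchy--Schwarz inequality. For all signs,
$\|\sum_i\epsilon_ib_{ji}x_i\|\le K\|y_j\|=K$. The cotype inequality for the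
vectors $b_{ji}x_i$, which have norms $|b_{ji}|$, gives
$(\sum_ib_{ji}^2)^{1/2}\le KC_2(X)$. Hence $c_j\ge1/(KC_2(X))$, and
Lemma~\ref{lem:column} gives the first inequality. The second is
$C_2(X)\le d(X,\ell_2^n)$.
\end{proof}

\begin{proof}[Proof of the inequalities in Theorem~\ref{thm:one}]
By Lemma~\ref{lem:column} with $K=1$ it suffices to show $c_j^2\ge\frac12$ for
all $j$; the upper bound then follows by exchanging the bases.

\emph{A common Euclidean structure.} The linear isometries of $X$ form a
compact group. Averaging any inner product over this group with respect to Haar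
measure gives an inner product $\langle\cdot,\cdot\rangle$, with norm
$|\cdot|$, that every isometry preserves. Let $S_j$ change the sign of the
$y_j$-coordinate and let $R_i$ change the sign of the $x_i$-coordinate. Each is
an involution of norm at most $K=1$, hence an isometry. For $l\ne j$,
$\langle y_j,y_l\rangle=\langle S_jy_j,S_jy_l\rangle=-\langle y_j,y_l\rangle$,
so the $y_j$ are orthogonal; using $R_i$ in place of $S_j$, so are the $x_i$.
Thus $S_j$ and $R_i$ are the orthogonal reflections in $y_j^\perp$ and
$x_i^\perp$. Let $\theta_{ij}\in[0,\pi/2]$ be the angle between the lines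
$\mathbb Rx_i$ and $\mathbb Ry_j$. Then $a_{ij}=\langle x_i,y_j\rangle/|y_j|^2$,
and Parseval's identity for $y_j/|y_j|$ in the orthonormal basis
$(x_i/|x_i|)$ gives
\[
c_j^2=\sum_i\cos^2\theta_{ij}\,\frac{|x_i|^2}{|y_j|^2},
\qquad\sum_i\cos^2\theta_{ij}=1 .
\]
So $c_j^2\ge\frac12$ follows once we show that $|x_i|\ge|y_j|/\sqrt2$ whenever
$\theta_{ij}<\pi/2$.

\emph{Comparing the lengths.} If $\theta_{ij}=0$, then $x_i=\pm y_j$, since
both vectors have norm one. Let $0<\theta_{ij}<\pi/2$ and
$P=\operatorname{span}(x_i,y_j)$. Both reflections map $P$ to itself, and on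
$P$ they are reflections in two lines at angle $\theta_{ij}$. So
$\rho=R_iS_j|_P$ is, for a suitable orientation, the rotation by
$2\theta_{ij}\in(0,\pi)$. Let $\sigma=\rho$ if $2\theta_{ij}\le\pi/2$ and
$\sigma=-\rho^{-1}$ otherwise; in the second case $\sigma$ is the rotation by
$\pi-2\theta_{ij}$. Thus $\sigma$ is a rotation by an angle
$\varphi\in(0,\pi/2]$ that preserves $\|\cdot\|$ on $P$. If $x_i$ is at angle
$\alpha\in[0,2\pi)$ from $y_j$ and $k=\lfloor\alpha/\varphi\rfloor$, then $x_i$
lies in the sector between $\sigma^ky_j$ and $\sigma^{k+1}y_j$, so $tx_i$ lies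
on the chord joining these points for some $t>0$. Points of the chord have norm
at most $1$ and Euclidean length at least
$|y_j|\cos(\varphi/2)\ge|y_j|/\sqrt2$. Hence $t\le1$ and
$|x_i|\ge t|x_i|\ge|y_j|/\sqrt2$.
\end{proof}

The next example completes the proof of Theorem~\ref{thm:one}. Its
two-dimensional case is also the model for our construction.

\begin{example}\label{ex:l1}
In the real space $\ell_1^2$ let $y_1=e_1$, $y_2=e_2$ and
$x_1=\frac12(e_1+e_2)$, $x_2=\frac12(e_1-e_2)$. Since
$\|\alpha x_1+\beta x_2\|_1=\frac12(|\alpha+\beta|+|\alpha-\beta|)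
=\max(|\alpha|,|\beta|)$, both bases are normalized and $1$-unconditional, with
$\|y_1+y_2\|=2$ and $\|x_1+x_2\|=1$. For $n>2$ take
$\ell_1^2\oplus_\infty\ell_\infty^{n-2}$, whose norm is the maximum of the
norms of the two components, and add the unit vectors of $\ell_\infty^{n-2}$ to
both bases. They remain normalized and $1$-unconditional, and the sums have
norms $\max(2,1)=2$ and $\max(1,1)=1$. The ratio is $\frac12$, or $2$ with the
roles exchanged.
\end{example}

The hypothesis $K=1$ was used to compose sign changes of the two bases at no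
cost, in particular to iterate $\sigma$. For $K>1$ a product of $k$ such sign
changes is only known to have norm at most $K^k$. The construction uses exactly
this room: every passage from one basis to the other costs a fixed factor
$C=\sqrt K$, and the factors accumulate.

\section{From an orthogonal matrix to a pair of bases}\label{sec:reduction}

From now on $\mathbb K$ is $\mathbb R$ or $\mathbb C$. In
Example~\ref{ex:l1} both bases are orthogonal for the Euclidean structure, but
normalizing in $X$ gives them different Euclidean lengths. We look for examples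
of the same form.

Let $E$ and $O$ be disjoint sets with $N$ elements each and let $Q=E\cup O$. We
view $\mathbb K^E$ and $\mathbb K^O$ as the functions on $Q$ vanishing off $E$
and off $O$; $e_v$ are the unit vectors, $\mathbf 1_A$ is the indicator of
$A\subset Q$, and $|f|$ is the coordinatewise modulus. Let $G$ be the compact
group of maps $e_v\mapsto\omega_ve_{\pi(v)}$, where $|\omega_v|=1$ and $\pi$ is
a permutation of $Q$ preserving $E$ and $O$. A norm on $\mathbb K^E$ or
$\mathbb K^O$ is \emph{symmetric} if it is $G$-invariant; by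
Lemma~\ref{lem:dom} it is then \emph{solid}: $|g|\le|h|$ implies
$\|g\|\le\|h\|$. Finally, $U$ is a real symmetric matrix indexed by $Q$ with
$U^2=I$ that maps $\mathbb K^E$ to $\mathbb K^O$ and $\mathbb K^O$ to
$\mathbb K^E$. Such a $U$ consists of an orthogonal $N\times N$ matrix and its
transpose as off-diagonal blocks; this form lets us use one letter for both. It
preserves the Euclidean norm $\|\cdot\|_2$.

\begin{lemma}\label{lem:reduction}
Let $C\ge1$ and let $\|\cdot\|_E$, $\|\cdot\|_O$ be symmetric norms on
$\mathbb K^E$, $\mathbb K^O$ with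
\begin{equation}\label{eq:equiv}
\|Uf\|_O\le C\|f\|_E\quad(f\in\mathbb K^E),\qquad
\|Ug\|_E\le C\|g\|_O\quad(g\in\mathbb K^O).
\end{equation}
Suppose that $\|e_j\|_E=1$ for $j\in E$ and that $\nu=\|Ue_i\|_E$ does not
depend on $i\in O$. Then in $X=(\mathbb K^E,\|\cdot\|_E)$ the vectors $y_j=e_j$
form a normalized $1$-symmetric basis, the vectors $x_i=Ue_i/\nu$ form a
normalized $C^2$-symmetric basis, and for $i_0\in O$
\[
\Big\|\sum x_i\Big\|_E\Big/\Big\|\sum y_j\Big\|_E\le\frac{\sqrt2\,C^2}{\nu}
\le\frac{\sqrt2\,C^3}{\|e_{i_0}\|_O}.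
\]
\end{lemma}

\begin{proof}
The statement on $(y_j)$ restates the hypotheses. Since $U^2=I$,
\eqref{eq:equiv} gives $C^{-1}\|g\|_O\le\|Ug\|_E\le C\|g\|_O$ on $\mathbb K^O$.
For $g\in\mathbb K^O$ and $\tau\in G$ we get
$\|U\tau g\|_E\le C\|\tau g\|_O=C\|g\|_O\le C^2\|Ug\|_E$, which says that
$(Ue_i)$, and hence $(x_i)$, is $C^2$-symmetric. Also
$\nu\ge C^{-1}\|e_{i_0}\|_O$, and
$\|\sum x_i\|_E=\nu^{-1}\|U\mathbf 1_O\|_E\le\nu^{-1}C\|\mathbf 1_O\|_O$.

Let $\epsilon=\sum_{j\in E}\epsilon_je_j$ with signs $\epsilon_j$. For $i\in O$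
the numbers $U_{ij}$ are real and $\sum_{j\in E}U_{ij}^2=(U^2)_{ii}=1$, so
\eqref{eq:khin} gives $\mathbb E|U\epsilon|\ge2^{-1/2}\mathbf 1_O$
coordinatewise. By symmetry of $\|\cdot\|_E$, by \eqref{eq:equiv}, and by
symmetry, convexity and solidity of $\|\cdot\|_O$,
\[
\Big\|\sum y_j\Big\|_E=\mathbb E\|\epsilon\|_E
\ge C^{-1}\mathbb E\big\|\,|U\epsilon|\,\big\|_O
\ge C^{-1}\big\|\mathbb E|U\epsilon|\big\|_O
\ge2^{-1/2}C^{-1}\|\mathbf 1_O\|_O .
\]
Dividing the two estimates gives the first inequality.
\end{proof}

For real scalars the lemma loses only constants: here $a_{ij}=U_{ij}/\nu$, so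
$c_j=1/\nu$, and Lemma~\ref{lem:column} bounds the ratio below by
$(\sqrt2C^6\nu)^{-1}$. Example~\ref{ex:l1} is the case $N=2$, $C=1$,
$\|f\|_E=\|f\|_1$, $\|g\|_O=\sqrt2\|g\|_\infty$, $\nu=\sqrt2$. The task is now
to satisfy \eqref{eq:equiv} with $C$ fixed, $\|e_j\|_E=1$ and $\|e_i\|_O$
large.

The hypotheses force certain vectors into the unit balls. Let $W_0$ be the unit
ball of $\ell_1(E)$ and define
\[
W_{k+1}=\operatorname{conv}\big(G\,UW_k\big)\qquad(k\ge0),
\]
a subset of $\mathbb K^E$ for even index and of $\mathbb K^O$ for odd index.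
By induction each $W_k$ is compact (in finite dimension the convex hull of a
compact set is compact), convex, $G$-invariant, and contained in the Euclidean
unit ball. Think of a walk: start at $e_j$, apply $U$, permute and change signs
at will, average, apply $U$ again, and so on. If two norms satisfy the
hypotheses of Lemma~\ref{lem:reduction}, their unit balls are convex and
$G$-invariant, the first contains $W_0$, and \eqref{eq:equiv} shows by
induction that $C^{-k}W_k$ lies in the unit ball of $\|\cdot\|_E$ for even $k$
and of $\|\cdot\|_O$ for odd $k$. By solidity,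
\begin{equation}\label{eq:forced}
\|e_i\|_O\,\|g\|_\infty\le\|g\|_O\le C^k\qquad(g\in W_k,\ k\text{ odd},\ i\in O;
\end{equation}
recall that $\|e_i\|_O$ does not depend on $i$). So $\|e_i\|_O$ can be large
only if the walk cannot concentrate on one coordinate after a small odd number
of steps. After an even number it can: $U(Ue_j)=e_j$.

Conversely, we take the forced sets as generators of the unit balls. To stop
after $L$ steps we add a small Euclidean ball, which is invariant under both
$G$ and $U$ and absorbs all later sets. Let $B^E$, $B^O$ be the Euclidean unit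
balls of $\mathbb K^E$, $\mathbb K^O$. For $C>1$ and an integer $L\ge1$ put
\[
V_E=\operatorname{conv}\Big(C^{-L}B^E\cup\!\!\bigcup_{k<L,\ k\text{ even}}\!\!C^{-k}W_k\Big),
\quad
V_O=\operatorname{conv}\Big(C^{-L}B^O\cup\!\!\bigcup_{k<L,\ k\text{ odd}}\!\!C^{-k}W_k\Big).
\]
These sets are compact, convex, $G$-invariant (in particular invariant under
unimodular scalars) and contain a neighborhood of $0$, so they are the unit
balls of symmetric norms $\|\cdot\|_E$ and $\|\cdot\|_O$.

\begin{proposition}\label{prop:criterion}
Let $C>1$ and $L\ge1$. Suppose that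
\begin{itemize}
\item[(H1)] for all $i,i'\in O$ there is $\tau\in G$ with $\tau U=U\tau$ and
$\tau e_i=\pm e_{i'}$;
\item[(H2)] $\|g\|_\infty\le C^{-L}$ for all $g\in W_k$ and all odd $k<L$.
\end{itemize}
Then the space $X=(\mathbb K^E,\|\cdot\|_E)$ with unit ball $V_E$ has
$d(X,\ell_2^N)\le C^L$ and has a normalized $1$-symmetric basis $(y_j)$ and a
normalized $C^2$-symmetric basis $(x_i)$ with
$\|\sum x_i\|/\|\sum y_j\|\le\sqrt2\,C^{3-L}$.
\end{proposition}

\begin{proof}
We have $C^{-L}B^E\subset V_E\subset B^E$, so
$\|f\|_2\le\|f\|_E\le C^L\|f\|_2$ and $d(X,\ell_2^N)\le C^L$. Since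
$e_j\in W_0\subset V_E$, also $\|e_j\|_E=1$.

To prove \eqref{eq:equiv} we show $UV_E\subset CV_O$ and $UV_O\subset CV_E$,
and it suffices to treat the generating sets. For $k\le L$ the set $C^{-k}W_k$
lies in $V_E$ or $V_O$ according to the parity of $k$: by definition if $k<L$,
and because $W_L$ lies in the Euclidean unit ball if $k=L$. For $k<L$ we have
$U(C^{-k}W_k)\subset C\cdot C^{-(k+1)}W_{k+1}$, which lies in $CV_O$ for even
$k$ and in $CV_E$ for odd $k$. Moreover $U$ exchanges $C^{-L}B^E\subset CV_E$
and $C^{-L}B^O\subset CV_O$.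

With $\tau$ as in (H1),
$\|Ue_{i'}\|_E=\|U\tau e_i\|_E=\|\tau Ue_i\|_E=\|Ue_i\|_E$, so
Lemma~\ref{lem:reduction} applies. By (H2) every generating set of $V_O$
consists of vectors of sup-norm at most $C^{-L}$; for $C^{-L}B^O$ this holds
because $\|\cdot\|_\infty\le\|\cdot\|_2$. Hence $\|g\|_\infty\le C^{-L}$ on
$V_O$, which gives $\|e_i\|_O\ge C^L$ and the bound for the ratio.
\end{proof}

Hypothesis (H1) serves only to normalize all $Ue_i$ by the same number, so that
symmetry survives the normalization. Hypothesis (H2) is the heart of the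
matter. For $L\le3$ it involves at most $W_1$ and holds as soon as all entries of
$U$ are at most $C^{-L}$ in modulus; but then the bound $\sqrt2C^{3-L}$ is not
small. The set $W_3$ enters at $L=4$, and there the matrices with the smallest
possible entries can fail.

\begin{example}\label{ex:dense}
Let $J$ be the $4\times4$ matrix of ones and $A=\frac12(J-2I)$. Then
$A^2=\frac14(4J-4J+4I)=I$ and $A$ fixes the vector of ones. Let $N=4^m$ and let
both blocks of $U$ be $A^{\otimes m}$. All entries of the blocks are
$\pm N^{-1/2}$, and $U\mathbf 1_O=\mathbf 1_E$. Changing signs in $Ue_j$ gives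
$N^{-1/2}\mathbf 1_O\in W_1$. Then $N^{-1/2}\mathbf 1_E\in W_2$, another change
of signs gives $Ue_i\in W_2$, and so $e_i\in W_3$. By \eqref{eq:forced},
$\|e_i\|_O\le C^3$ for every admissible pair of norms, however large $N$ is.
\end{example}

In this example a flat vector with full support is mapped to a flat vector with
full support, so the walk can wait one step and return with the wrong parity.
We need a matrix for which every step changes the size of the support by a
large factor, up or down, for many steps. This suggests a sparse matrix whose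
pattern of nonzero entries contains no dense pieces.

\section{The signed hypercube}\label{sec:cube}

Let $M\ge1$ and let $Q=\{0,1\}^M=\mathbb F_2^M$ be the hypercube graph: $v$ is
adjacent to $v+b_k$ for $k=1,\dots,M$, where $b_k$ is the $k$-th unit vector.
Let $E$ and $O$ be the vertices of even and of odd weight, so $N=2^{M-1}$ and
every edge joins $E$ to $O$. The adjacency matrix is not a multiple of an
orthogonal matrix for $M\ge2$, because two vertices at distance two are joined
by two paths of length two. We put signs on the edges so that these two paths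
cancel. For $1\le k\le M$ let
\[
s_k(v)=(-1)^{v_1+\dots+v_{k-1}},\qquad\gamma_ke_v=s_k(v)\,e_{v+b_k},\qquad
\Gamma=\sum_{k=1}^M\gamma_k,\qquad U=M^{-1/2}\,\Gamma .
\]
For $M=2$ we get $\Gamma e_{01}=e_{00}+e_{11}$ and
$\Gamma e_{10}=e_{00}-e_{11}$, the matrix of Example~\ref{ex:l1}.

\begin{lemma}\label{lem:cube}
The matrix $\Gamma$ is real and symmetric, $\Gamma_{vw}=\pm1$ if $v,w$ are
adjacent and $\Gamma_{vw}=0$ otherwise, and $\Gamma^2=MI$. Thus $U$ is as in
Section~\ref{sec:reduction}. Moreover $U$ satisfies \emph{(H1)}.
\end{lemma}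

\begin{proof}
We have $s_l(v+b_k)=-s_l(v)$ if $k<l$ and $s_l(v+b_k)=s_l(v)$ if $k\ge l$. With
$k=l$ this shows that $\gamma_k$ is symmetric and $\gamma_k^2=I$. For $k<l$,
\[
\gamma_l\gamma_ke_v=s_k(v)s_l(v+b_k)\,e_{v+b_k+b_l}
=-s_l(v)s_k(v+b_l)\,e_{v+b_k+b_l}=-\gamma_k\gamma_le_v ,
\]
since both coefficients equal $-s_k(v)s_l(v)$. Hence the mixed terms in
$\Gamma^2$ cancel and $\Gamma^2=\sum\gamma_k^2=MI$.

Plain translations of the cube do not respect the signs, so for (H1) we use
signed translations that read the coordinates from the other end. Let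
$t_k(v)=(-1)^{v_{k+1}+\dots+v_M}$ and $\delta_ke_v=t_k(v)e_{v+b_k}$. Then
$t_k(v+b_l)=-t_k(v)$ if $k<l$ and $t_k(v+b_l)=t_k(v)$ if $k\ge l$. The vectors
$\delta_k\gamma_le_v$ and $\gamma_l\delta_ke_v$ are multiples of
$e_{v+b_k+b_l}$ with coefficients $s_l(v)t_k(v+b_l)$ and $t_k(v)s_l(v+b_k)$.
Both equal $-s_l(v)t_k(v)$ if $k<l$ and $s_l(v)t_k(v)$ if $k\ge l$. So every
$\delta_k$ commutes with $U$. Two vertices $i,i'\in O$ differ in an even number
of coordinates $k_1,\dots,k_{2r}$, and $\tau=\delta_{k_1}\cdots\delta_{k_{2r}}$
maps $e_v$ to $\pm e_{v+i+i'}$. This $\tau$ preserves parity, so it lies in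
$G$; it commutes with $U$, and $\tau e_i=\pm e_{i'}$.
\end{proof}

\section{Scales and the sup-norm estimate}\label{sec:scales}

It remains to verify (H2) for the cube. The sets $W_k$ are hard to describe
exactly, so we enclose them in sums of simple sets that record only a scale.
For integers $s\ge0$ let
\[
D_s=\{f:\ \|f\|_1\le M^{s/2},\ \|f\|_\infty\le M^{-s/2}\},
\]
taken in $\mathbb K^E$ for even $s$ and in $\mathbb K^O$ for odd $s$. The
typical element is a Euclidean unit vector with $M^s$ entries of modulus
$M^{-s/2}$. Each $D_s$ is convex, $G$-invariant and contains $0$, and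
$D_0=W_0$. Invariance is the point: membership in $D_s$ survives the
permutations and sign changes between two applications of $U$. Sums of sets are
Minkowski sums.

\begin{example}[The first three steps]\label{ex:steps}
The columns of $U$ have $M$ entries $\pm M^{-1/2}$, so $W_1$ is the convex hull
of the vectors $g=M^{-1/2}\omega\mathbf 1_A$ with $A\subset O$, $|A|=M$ and
$|\omega_v|=1$. We have $Ug=M^{-1}\Gamma(\omega\mathbf 1_A)$, so $|Ug(v)|$ is at
most $M^{-1}$ times the number of neighbors of $v$ in $A$, and $\|Ug\|_1\le M$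
because $M^2$ edges leave $A$. Consider three shapes of $A$.
\begin{itemize}
\item[(i)] No two points of $A$ have a common neighbor. Then $Ug$ has $M^2$
entries of modulus $M^{-1}$, so $Ug\in D_2$.
\item[(ii)] $A$ is the set of neighbors of a vertex $j$. Then $|Ug(j)|\le1$,
and every other vertex has at most two neighbors in $A$. So $Ug\in D_0+2D_2$.
\item[(iii)] $M=2^{d-1}$ and $A$ is the set of odd vertices of a
$d$-dimensional subcube. The even vertices of the subcube have $d$ neighbors in
$A$ and all other vertices have at most one. So $Ug\in dD_2$ with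
$d=1+\log_2M$.
\end{itemize}
Now take a third step. If $f\in D_0$ then
$\|Uf\|_\infty\le M^{-1/2}\|f\|_1\le M^{-1/2}$, and if $f\in D_2$ then
$\|Uf\|_\infty\le M^{1/2}\|f\|_\infty\le M^{-1/2}$. So in the three cases the
third step has sup-norm at most $M^{-1/2}$, $3M^{-1/2}$ and $dM^{-1/2}$,
whatever element of $G$ is applied in between. What would repeat the failure of
Example~\ref{ex:dense} is an image $Ug$ with $M$ entries of modulus
$M^{-1/2}$. This needs $M$ vertices with $\sqrt M$ neighbors in $A$ each, that
is, $M^{3/2}$ edges among $2M$ vertices. The next lemma allows only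
$M\log_2(2M)$.
\end{example}

\begin{lemma}\label{lem:edges}
A set $S$ of $m\ge1$ vertices of the hypercube spans at most
$\frac12m\log_2m$ edges.
\end{lemma}

\begin{proof}
We use induction on $m$; a single vertex spans no edge. For $m\ge2$ choose a
coordinate $k$ that is not constant on $S$ and split $S$ by its value into
parts of sizes $a\ge b\ge1$. An edge between the parts has the form
$\{v,v+b_k\}$, so each vertex of the smaller part lies on at most one, and
there are at most $b$ of them. By induction it suffices to show $h(b)\ge0$,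
where
\[
h(t)=\tfrac12\big[(a+t)\log_2(a+t)-a\log_2a-t\log_2t\big]-t,\qquad0\le t\le a,
\]
with $0\log_20=0$. The function $h$ is continuous, $h(0)=0$,
$h(a)=a\log_2(2a)-a\log_2a-a=0$, and
$h''(t)=\frac1{2\log2}\big(\frac1{a+t}-\frac1t\big)<0$ on $(0,a)$. A concave
function that vanishes at both endpoints is nonnegative.
\end{proof}

The next lemma says that, up to a logarithmic factor, $U$ moves each scale one
up or one down and never keeps it.

\begin{lemma}\label{lem:scales}
Let $L\ge1$ and $c=1+L\log_2M$. Then $UD_0\subset D_1$, and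
$UD_s\subset c\,(D_{s+1}+D_{s-1})$ for $1\le s\le L$.
\end{lemma}

\begin{proof}
The form of the columns gives $\|Uf\|_1\le M^{1/2}\|f\|_1$ and
$\|Uf\|_\infty\le M^{-1/2}\|f\|_1$, which is the first inclusion.

Let $1\le s\le L$, $f\in D_s$, $u=M^s$ and $f'=M^{s/2}f$, so that $|f'|\le1$
and $\|f'\|_1\le u$. To use Lemma~\ref{lem:edges} we reduce to indicators of
sets. Let $P$ be the parity class ($E$ or $O$) that carries $D_s$. The extreme
points of the polytope $\{t\in[0,1]^P:\sum t_v\le u\}$ are $0/1$ vectors with at
most $u$ ones. Indeed, if $t$ has two coordinates in $(0,1)$, we can raise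
either one and lower the other by the same small amount; if it has exactly one,
then $\sum t_v$ is not an integer, hence less than the integer $u$, and that
coordinate can be moved both ways. A polytope is the convex hull of its extreme
points. Writing $f'=\omega|f'|$ with $|\omega_v|=1$, we see that $f'$ is a
convex combination of vectors $\omega\mathbf 1_A$ with $A\subset P$, $|A|\le u$.
The set $c(D_{s+1}+D_{s-1})$ is convex and contains $0$, so we may assume
$f'=\omega\mathbf 1_A$ with $1\le a=|A|\le u$.

Put $g=\Gamma f'$. It is supported on the other parity class, and $|g(v)|$ is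
at most the number of neighbors of $v$ in $A$. Let
$B=\{v:|g(v)|>\log_2(2u)\}$, a set disjoint from $A$. We claim $|B|<a$.
Otherwise choose $B'\subset B$ with $|B'|=a$; then the $2a$ vertices of
$A\cup B'$ span more than $a\log_2(2u)\ge\frac12(2a)\log_2(2a)$ edges, contrary
to Lemma~\ref{lem:edges}. Hence $|A\cup B|<2a\le2u$, and
Lemma~\ref{lem:edges} gives
\[
\sum_{v\in B}|g(v)|\le\#\{\text{edges spanned by }A\cup B\}\le u\log_2(2u).
\]
Split $g=g_1+g_2$, where $g_2=\mathbf 1_Bg$. Since
$\log_2(2u)=1+s\log_2M\le c$ and every vertex has $M$ neighbors,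
\[
\|g_1\|_\infty\le c,\qquad\|g_1\|_1\le Ma\le M^{s+1},\qquad
\|g_2\|_\infty\le M,\qquad\|g_2\|_1\le cM^s .
\]
Now $Uf=M^{-(s+1)/2}(g_1+g_2)$. The vector $M^{-(s+1)/2}g_1$ has sup-norm at
most $cM^{-(s+1)/2}$ and $\ell_1$-norm at most $M^{(s+1)/2}$, and
$M^{-(s+1)/2}g_2$ has sup-norm at most $M^{-(s-1)/2}$ and $\ell_1$-norm at most
$cM^{(s-1)/2}$. As $c\ge1$, they lie in $cD_{s+1}$ and $cD_{s-1}$.
\end{proof}

After $k$ steps the scale therefore has the parity of $k$, and after an odd
number of steps the scale $0$, the only one that allows a large coordinate, is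
absent.

\begin{proposition}\label{prop:sup}
Let $L\ge1$ and $c=1+L\log_2M$. For odd $k<L$ and $g\in W_k$,
\[
\|g\|_\infty\le k\,(2c)^kM^{-1/2}.
\]
\end{proposition}

\begin{proof}
Let $I_k=\{s:0\le s\le k,\ s\equiv k\bmod2\}$ and $\Sigma_k=\sum_{s\in I_k}D_s$.
We prove $W_k\subset(2c)^k\Sigma_k$ for $k<L$ by induction. For $k=0$ both sides
equal $D_0$. Suppose the inclusion holds for $k$. By Lemma~\ref{lem:scales} and
$D_1\subset cD_1$, the set $U\Sigma_k$ lies in a sum of sets $cD_{s'}$ with
$s'\in I_{k+1}$, and each $s'$ occurs at most twice, from $s=s'-1$ and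
$s=s'+1$. Since $D_{s'}$ is convex and contains $0$, both $cD_{s'}$ and
$cD_{s'}+cD_{s'}$ lie in $2cD_{s'}$. So $UW_k\subset(2c)^{k+1}\Sigma_{k+1}$.
The right side is convex and $G$-invariant, so it contains $W_{k+1}$.

For odd $k$ every $s\in I_k$ is at least $1$, so the elements of $D_s$ have
sup-norm at most $M^{-1/2}$, and $|I_k|=(k+1)/2\le k$.
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:end}

\begin{proof}[Proof of part (a)]
Let $C=\sqrt K>1$ and $L\ge1$, and let $M$ satisfy
\begin{equation}\label{eq:large}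
L\,(2+2L\log_2M)^L\,C^L\le M^{1/2}.
\end{equation}
For fixed $L$ and $K$ this holds for all large $M$, since the left side grows
like a power of $\log M$. Let $U$ be the matrix of Section~\ref{sec:cube}. It
satisfies (H1) by Lemma~\ref{lem:cube}. For odd $k<L$ and $g\in W_k$,
Proposition~\ref{prop:sup} and \eqref{eq:large} give
$\|g\|_\infty\le L(2c)^LM^{-1/2}\le C^{-L}$, which is (H2).
Proposition~\ref{prop:criterion} yields the space and the bases, with ratio at
most $\sqrt2C^{3-L}=\sqrt2K^{(3-L)/2}$ and $d(X,\ell_2^N)\le C^L=K^{L/2}$. The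
last assertion follows from $K^{-L/2}\le1/d(X,\ell_2^N)$.
\end{proof}

\begin{proof}[Proof of part (b)]
\emph{Passing to any larger dimension.} Let $(L,M)$ satisfy \eqref{eq:large},
let $X$, $(x_i)$, $(y_j)$ be as in part (a), and let $n\ge N=2^{M-1}$. Put
$X_n=X\oplus_\infty\ell_\infty^{n-N}$ and add the unit vectors of
$\ell_\infty^{n-N}$ to both bases. A change of signs acts on the two components
separately, with norm $1$ on the second, so the new bases are normalized and
$K$-unconditional, respectively $1$-unconditional. We use $\ell_\infty$ because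
its unit vectors have a sum of norm one. With $a=\|\sum_{i}x_i\|$ and
$b=\|\sum_jy_j\|$, the new sums have norms at most $\max(a,1)$ and at least
$b$. By \eqref{eq:trivial}, $\max(a,1)\le\frac{1+K}2a$. So the ratio in $X_n$
is at most
\begin{equation}\label{eq:padded}
\frac{1+K}2\cdot\frac ab\le\frac{1+K}{\sqrt2}\,K^{(3-L)/2}.
\end{equation}

\emph{Choice of parameters.} We take $M$ as large as $n$ allows and $L$ about
as large as \eqref{eq:large} allows: each step costs a power of $\log M$
against a total gain of $\sqrt M$. Given $n$, let $2^{M-1}\le n<2^M$ and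
$L=\lfloor\log M/(8\log\log M)\rfloor$, and let $n$ be so large that
$\log\log M\ge1$ and $L\ge1$. Then $L\le\frac18\log M$, so
\[
2+2L\log_2M\le2+\frac{(\log M)^2}{4\log2}\le(\log M)^2 ,
\]
where the last step uses $(\log M)^2\ge e^2$. Therefore
$(2+2L\log_2M)^L\le\exp(2L\log\log M)\le M^{1/4}$. Also
$LC^L\le(\log M)\,M^{\log C/(8\log\log M)}\le M^{1/4}$ for large $M$. So
\eqref{eq:large} holds for $n\ge n_0(K)$, and we define $X_n$ as above; for
$n<n_0(K)$ take $X_n=\ell_2^n$ with the unit vector basis twice.

Since $M>\log_2n\ge\log n$ and $t/\log t$ increases for $t\ge e$, we have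
$L\ge\frac18\lambda_n-1$ for large $n$, where
$\lambda_n=\log\log n/\log\log\log n\to\infty$. By \eqref{eq:padded} the ratio
is at most $\frac{1+K}{\sqrt2}K^2\exp(-\frac1{16}\lambda_n\log K)$, which is at
most $\exp(-c_K\lambda_n)$ for large $n$ with $c_K=\frac1{32}\log K$. In
particular the ratio tends to $0$.
\end{proof}

A $1$-unconditional basis is $K$-unconditional, so part (b) answers the
question of Section~\ref{sec:intro} in the affirmative for every $K>1$.

\begin{thebibliography}{9}
\bibitem{Szarek} Szarek, Studia Math. \textbf{58} (1976).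
\end{thebibliography}
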